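\title{The compositum of the alternating extensions of a Hilbertian field is PAC}

\begin{abstract}
Let $K$ be a Hilbertian field and let $K_{\mathrm{alt}}$ be the compositum of all finite Galois extensions of $K$ whose group is an alternating group. We prove that $K_{\mathrm{alt}}$ is pseudo algebraically closed, in every characteristic. More precisely, every smooth geometrically integral affine curve over $K$ has a point in a Galois extension with group $A_N$ for arbitrarily large $N$. The core is a construction over an arbitrary field: a family of functions on a given curve whose generic Galois group is $A_N$. In positive characteristic the family is \'etale over an affine space and its group is 6-transitive; in characteristic $0$ the differentials of the functions vanish to even order and the group is generated by 3-cycles. We also treat countable $K$, and we show that boundedly many degrees $n$ do not suffice over a number field.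
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $K$ be a field, $K_s$ a separable closure and $\bar K\supseteq K_s$ an algebraic closure of $K$.

The field $K$ is \emph{Hilbertian} if for every polynomial $\chi\in K[T,Y]$ that is irreducible in $K[T,Y]$, of degree at least $1$ in $Y$ and separable in $Y$, there are infinitely many $a\in K$ such that $\chi(a,Y)$ is irreducible in $K[Y]$. Equivalently, every separable Hilbert subset of $K^\rho$ is nonempty. We use this second form, in the following special case.
\begin{itemize}
\item[(H)] If $\chi\in K[\tau_1,\dots,\tau_\rho][Y]$ is monic in $Y$, irreducible and separable over $K(\tau)$, and $0\ne a\in K[\tau]$, then there is $\tau_0\in K^\rho$ with $a(\tau_0)\ne0$ and $\chi(\tau_0,Y)$ irreducible in $K[Y]$.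
\end{itemize}
A field $M$ is \emph{pseudo algebraically closed} (PAC) if every nonempty absolutely irreducible variety defined over $M$, that is, every geometrically integral variety over $M$, has an $M$-rational point.

The Hilbert property says that a separable extension of $K(\tau)$ can be specialized to an extension of $K$ without loss of degree. The PAC property says that nothing prevents a variety from having a rational point. Number fields are Hilbertian by Hilbert's irreducibility theorem, and $\mathbb Q$ is not PAC, since the conic $x^2+y^2+1=0$ has no real point. At the other end, $K_s$ is always PAC, because a nonempty smooth variety over $K_s$ has a $K_s$-point. It is natural to ask which Galois extensions between a Hilbertian field and its separable closure are already PAC. Call a Galois extension $L/K$ inside $K_s$ an \emph{$A_n$-extension} if $\operatorname{Gal}(L/K)$ is isomorphic to the alternating group $A_n$, and let $K_{\mathrm{alt}}$ be the compositum of all $A_n$-extensions of $K$, for all $n\ge1$.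

\medskip
\noindent\textbf{Question.} \emph{Is $K_{\mathrm{alt}}$ PAC for every Hilbertian field $K$?}
\medskip

There is an evident way to produce points. Let $C_0$ be a curve over $K$ and $F$ a function on it such that $K(C_0)/K(F)$ is separable, with Galois closure of group $G$. By (H), a suitable fiber $F=a$ with $a\in K$ gives a point of $C_0$ in a Galois extension of $K$ with group $G$. So one wants functions with $G=A_N$, and these are special: in characteristic $0$, a point of ramification index $2$ that is the only ramified point in its fiber puts a transposition into $G$. The conic above shows that the obvious points do not help. Rational lines cut it in points over quadratic fields, and no $A_n$-extension contains a quadratic field, because $A_n$ is generated by 3-cycles and so has no quotient of order $2$. The $A_3$-extensions of $\mathbb Q$ are totally real and carry no point of the conic at all. Moreover, a bounded set of degrees $n$ never suffices over a number field (Theorem~\ref{thm:strong}(4)). A positive answer therefore has to come from large $n$, and it requires functions with alternating group on \emph{every}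 curve. We construct them, not singly but in families, which (H) allows.

\begin{theorem}\label{thm:main}
If $K$ is Hilbertian, then $K_{\mathrm{alt}}$ is PAC.
\end{theorem}

\begin{theorem}\label{thm:strong}
Let $K$ be Hilbertian.
\begin{enumerate}
\item[(1)] For every smooth geometrically integral affine curve $C_0$ over $K$ and every $n_0$ there are $N\ge n_0$ and a Galois extension $L/K$ with $\operatorname{Gal}(L/K)\cong A_N$ and $C_0(L)\ne\emptyset$.
\item[(2)] For every $n_0$, the compositum of all $A_n$-extensions of $K$ with $n\ge n_0$ is PAC, and so is every field between it and $K_s$.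
\item[(3)] If $K$ is countable, there are $5\le n_1<n_2<\cdots$ and $A_{n_i}$-extensions $L_i/K$ such that the compositum $M=\prod_iL_i$ is PAC and $\operatorname{Gal}(M/K)\cong\prod_iA_{n_i}$.
\item[(4)] If $K$ is a number field and $S$ is a finite set of positive integers, the compositum of all $A_n$-extensions of $K$ with $n\in S$ is not PAC.
\end{enumerate}
\end{theorem}

The core is a statement over an arbitrary field.

\begin{theorem}\label{thm:core}
Let $K$ be a field, $C_0$ a smooth geometrically integral affine curve over $K$, and $n_0\ge1$. There are a nonempty affine open subscheme $\operatorname{Spec}R\subseteq C_0$, a finitely generated purely transcendental extension $E/K$, a finite separable field extension $\mathcal L/E$ of degree $N\ge n_0$ whose Galois closure has group $A_N$ (acting on the $N$ embeddings of $\mathcal L$), and a $K$-algebra homomorphism $R\to\mathcal L$.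
\end{theorem}

Section~\ref{sec:reduction} derives Theorems~\ref{thm:main} and~\ref{thm:strong} from Theorem~\ref{thm:core}. Section~\ref{sec:tools} collects the tools and Section~\ref{sec:line} carries out the construction on the affine line. Theorem~\ref{thm:core} is proved in Section~\ref{sec:charp} for odd characteristic, in Section~\ref{sec:char2} for characteristic $2$, and in Section~\ref{sec:char0} for characteristic $0$. The proof in positive characteristic, and only that, uses a consequence of the classification of finite simple groups: a 6-transitive finite permutation group contains the alternating group.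

\section{From curves to PAC fields}\label{sec:reduction}

The PAC property of $M$ concerns varieties of any dimension defined over $M$, while Theorem~\ref{thm:core} concerns curves defined over $K$. Weil restriction lowers the field of definition and Bertini's theorem lowers the dimension.

Recall that for a finite separable extension $K'/K$ and an affine $K'$-scheme $U$ of finite type, the Weil restriction $V=\operatorname{Res}_{K'/K}U$ is an affine $K$-scheme of finite type with $V(A)=U(K'\otimes_KA)$ for all $K$-algebras $A$, and $V_{K_s}\cong\prod_\sigma U^\sigma$, where $\sigma$ runs through the $K$-embeddings $K'\to K_s$ and $U^\sigma=U\times_{K',\sigma}K_s$.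

\begin{proposition}\label{prop:curves}
Let $K$ be infinite and let $M\subseteq K_s$ be an extension of $K$ such that every smooth geometrically integral affine curve over $K$ has an $M$-point. Then $M$ is PAC.
\end{proposition}

\begin{proof}
Let $X$ be a geometrically integral variety over $M$. Its smooth locus is nonempty, so we may assume that $X$ is smooth and affine. If $\dim X=0$, then $X=\operatorname{Spec}M$. Let $\dim X\ge1$. The equations of $X$ have finitely many coefficients, so $X=U\times_{K'}M$ with $K'\subseteq M$ finite over $K$, and separable because $M\subseteq K_s$. Smoothness and geometric integrality can be tested after a field extension, so $U$ has both properties, and so does $V=\operatorname{Res}_{K'/K}U$, since $V_{K_s}$ is a product of smooth geometrically integral varieties. Embed $V$ as a closed subvariety of an affine space. By Bertini's theorem \cite[Cor.~6.11]{Jou}, over an infinite field a general hyperplane section of a smooth geometrically irreducible closed subvariety of affine space of dimension $\ge2$ is smooth and geometrically irreducible. Cutting $\dim V-1$ times, we find in $V$ a smooth geometrically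 integral affine curve over $K$. It has an $M$-point, so $\emptyset\ne V(M)=U(K'\otimes_KM)$. The multiplication map $K'\otimes_KM\to M$ is a $K'$-algebra homomorphism and gives a point of $U(M)=X(M)$.
\end{proof}

The next proposition is the only place where (H) is used.

\begin{proposition}\label{prop:special}
Let $K$ be Hilbertian and let $R\to\mathcal L\supseteq E=K(\tau_1,\dots,\tau_\rho)$ be as in Theorem~\ref{thm:core}. Then there is a Galois extension $L/K$ with group $A_N$ and $C_0(L)\ne\emptyset$.
\end{proposition}

\begin{proof}
Let $\hat{\mathcal L}$ be the Galois closure of $\mathcal L/E$ and $G=A_N$ its group. Write $\hat{\mathcal L}=E(y)$ with $y$ integral over $K[\tau]$; its minimal polynomial $\chi=\prod_{g\in G}(Y-gy)$ lies in $K[\tau][Y]$. The conjugates $gy$ and the images of finitely many generators of the $K$-algebra $R$ are polynomials in $y$ with coefficients in $E$. Let $a\in K[\tau]$ be the product of a common denominator of these coefficients and the discriminant of $\chi$, and put $A=K[\tau,1/a]$ and $S=A[y]\cong A[Y]/(\chi)$. Then $G$ acts on $S$ by $A$-automorphisms, $S$ contains the image of $R$, and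 the differences $gy-g'y$ ($g\ne g'$) are units of $S$, since their product is $\pm$ the discriminant. Choose $\tau_0$ as in (H). Then $L=S\otimes_{A,\tau_0}K=K[Y]/(\chi(\tau_0,Y))$ is a field of degree $|G|$, and $G$ acts on it by $K$-automorphisms. The images of the $gy-g'y$ are nonzero, so the action is faithful. A field extension of degree $|G|$ with $|G|$ automorphisms is Galois, so $\operatorname{Gal}(L/K)=G$. The composite $R\to S\to L$ is a point of $C_0(L)$.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:strong}, given Theorem~\ref{thm:core}]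
(1) is Theorem~\ref{thm:core} together with Proposition~\ref{prop:special}.

(2) A Hilbertian field is infinite. By (1), Proposition~\ref{prop:curves} applies to every field $M\subseteq K_s$ that contains all $A_n$-extensions with $n\ge n_0$. The case $n_0=1$ contains Theorem~\ref{thm:main}.

(3) Let $C_1,C_2,\dots$ be a list of the smooth geometrically integral affine curves over $K$ up to isomorphism. By (1) choose inductively $A_{n_i}$-extensions $L_i$ with $C_i(L_i)\ne\emptyset$ and $5\le n_1<n_2<\cdots$. Then $M$ is PAC by Proposition~\ref{prop:curves}. The groups $A_{n_i}$ are simple and pairwise nonisomorphic. Suppose that $\operatorname{Gal}(L_1\cdots L_i/K)=\prod_{j\le i}A_{n_j}$. The field $L_{i+1}\cap L_1\cdots L_i$ is Galois over $K$, hence equal to $K$ or to $L_{i+1}$ by simplicity. In the second case $A_{n_{i+1}}$ would be a composition factor of $\prod_{j\le i}A_{n_j}$, contradicting the Jordan--H\"older theorem. So the intersection is $K$ and $\operatorname{Gal}(L_1\cdots L_{i+1}/K)=\prod_{j\le i+1}A_{n_j}$. In the limit, $\operatorname{Gal}(M/K)=\prod_iA_{n_i}$.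

(4) Let $M$ be this compositum, $v$ a finite place of $K$, and embed $K_s$ in an algebraic closure of the completion $K_v$. For an $A_n$-extension $L$ with $n\in S$ the degree $[LK_v:K_v]$ is at most $(\max S)!$, and the $p$-adic field $K_v$ has only finitely many extensions of each degree. So $M$ lies in a finite extension $E'/K_v$. Let $e$ be its ramification index, $w$ its normalized valuation, $\varpi\in K$ an element with $v(\varpi)=1$, and $\ell>2e$ a prime. For $(X,Y,Z)\in E'^3\smallsetminus\{0\}$, the nonzero terms among $X^\ell$, $\varpi Y^\ell$, $\varpi^2Z^\ell$ have $w$-values congruent to $0$, $e$, $2e$ modulo $\ell$. These residues are pairwise distinct, so the sum of the three terms is not zero. The projective plane curve $X^\ell+\varpi Y^\ell+\varpi^2Z^\ell=0$ is smooth, hence geometrically integral (two components would meet in a singular point), and it has no $E'$-point, hence no $M$-point.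
\end{proof}

\section{Even algebras, discriminants and ramification}\label{sec:tools}

\subsection*{The group of an \'etale algebra}
An $A$-algebra $B$ is \emph{finite \'etale} if it is a finitely generated projective $A$-module and $\Omega_{B/A}=0$. This property is stable under base change, and over a field $k$ it means that $B$ is a product of finite separable extensions. In that case, if $N=\dim_kB$, the set $\operatorname{Hom}_k(B,k_s)$ has $N$ elements, and we write $\Gamma(B/k)\subseteq S_N$ for the image of $\operatorname{Gal}(k_s/k)$ acting on it. We call $B/k$ \emph{even} if $\Gamma(B/k)\subseteq A_N$.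
\begin{itemize}
\item[(G1)] The orbits of $\Gamma(B/k)$ correspond to the points of $\operatorname{Spec}B$. If $B$ is a field, $\Gamma(B/k)$ is the Galois group of its Galois closure.
\item[(G2)] For a field extension $k'/k$, an embedding $k_s\to k'_s$ identifies the two sets of homomorphisms, and $\Gamma(B\otimes_kk'/k')\subseteq\Gamma(B/k)$.
\item[(G3)] A product of even algebras is even.
\end{itemize}
So Theorem~\ref{thm:core} asks for two things: that $\mathcal L/E$ be even, and that $\Gamma(\mathcal L/E)\supseteq A_N$. By (G2) the second may be proved after extending the constants. The first may not.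

\subsection*{Discriminants}
Let $B$ be an $A$-algebra that is free of rank $N$ with basis $b_1,\dots,b_N$. Its discriminant is $\operatorname{disc}(B/A)=\det\operatorname{Tr}_{B/A}(b_ib_j)$; a change of basis multiplies it by an element of $A^{*2}$. If $B$ is only projective of rank $N$ but $\operatorname{Pic}A=0$, then $\bigwedge^NB$ is free of rank one, and the determinant of the trace form, evaluated on a generator, again defines $\operatorname{disc}(B/A)$ up to $A^{*2}$. In both cases the image of $\operatorname{disc}(B/A)$ under $A\to A'$ is a discriminant of $B\otimes_AA'$.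
\begin{itemize}
\item[(D1)] If $B/A$ is \'etale, then $\operatorname{disc}(B/A)\in A^*$, because the trace form is nondegenerate over each residue field.
\item[(D2)] If $k$ is a field of characteristic $\ne2$ and $B/k$ is \'etale, then $B/k$ is even if and only if $\operatorname{disc}(B/k)\in k^{*2}$. Indeed $\operatorname{disc}(B/k)=\Delta^2$ with $\Delta=\det(\phi_i(b_j))$, where $\phi_i$ are the homomorphisms $B\to k_s$, and $\sigma\Delta=\operatorname{sgn}(\sigma)\Delta$.
\item[(D3)] If $B'$ is free of rank $n$ over $B$ and $B$ is free over $A$, then for the product basis $\operatorname{disc}(B'/A)=\operatorname{disc}(B/A)^n\operatorname{Nm}_{B/A}(\operatorname{disc}(B'/B))$.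
\item[(D4)] If $B=A[X]/(\chi)$ with $\chi$ monic of degree $N$, then for the basis of powers of $X$ we have $\operatorname{disc}(B/A)=(-1)^{N(N-1)/2}\operatorname{Nm}_{B/A}(\chi'(X))$.
\end{itemize}

\subsection*{Ramification in characteristic 0}
Let $\Omega$ be algebraically closed of characteristic $0$, let $\mathcal E/\Omega(\lambda)$ be a field extension of degree $N$, $Z$ the smooth projective curve with function field $\mathcal E$, of genus $\mathfrak g_Z$, and $e_P$ the ramification index of $\lambda:Z\to\mathbb P^1$ at $P$.
\begin{itemize}
\item[(R1)] If $\lambda(P)\ne\infty$, then $e_P=1+\operatorname{ord}_P(d\lambda)$. If a function has a pole of order $c\ge1$ at $P$, its differential has a pole of order exactly $c+1$.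
\item[(R2)] The discriminant over $\Omega[\lambda]$ of the integral closure of $\Omega[\lambda]$ in $\mathcal E$ is nonzero and has order $\sum_{\lambda(P)=v}(e_P-1)$ at $\lambda=v$. (The completion at $P$ is $\Omega[[\lambda-v]][X]/(X^{e_P}-(\lambda-v))$; apply (D4).)
\item[(R3)] The inertia groups over $v\in\mathbb P^1(\Omega)$ in $\Gamma=\Gamma(\mathcal E/\Omega(\lambda))$ are cyclic and conjugate. If $g_v$ generates one of them, its cycle lengths are the $e_P$ with $\lambda(P)=v$. The same holds for the fixed field of any subgroup of $\Gamma$, with $g_v$ acting on the cosets.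
\item[(R4)] (Riemann--Hurwitz) $2\mathfrak g_Z-2=\deg(d\lambda)=-2N+\sum_P(e_P-1)$.
\end{itemize}

\begin{lemma}\label{lem:threecycles}
A transitive subgroup $\Theta$ of $S_N$, $N\ge3$, that is generated by 3-cycles equals $A_N$.
\end{lemma}

\begin{proof}
Let $\mathcal D$ be a maximal set of letters with $|\mathcal D|\ge3$ and $\operatorname{Alt}(\mathcal D)\subseteq\Theta$; the support of a generator is such a set, so a maximal one exists. Suppose $\mathcal D$ is not everything. By transitivity some generating 3-cycle $c$ does not preserve $\mathcal D$, so it moves letters inside and outside $\mathcal D$. If $c$ moves two letters of $\mathcal D$ and one letter $p\notin\mathcal D$, then $\langle\operatorname{Alt}(\mathcal D),c\rangle\subseteq\operatorname{Alt}(\mathcal D\cup\{p\})$ is transitive on $\mathcal D\cup\{p\}$ and the stabilizer of $p$ contains $\operatorname{Alt}(\mathcal D)$; comparing orders, it is $\operatorname{Alt}(\mathcal D\cup\{p\})$, against maximality. If $c=(x\,p\,q)$ with only $x\in\mathcal D$, take $\gamma=(x\,y\,z)\in\operatorname{Alt}(\mathcal D)$. Then, applying the right factor first, $c\gamma c^{-1}\gamma^{-1}=(p\,y\,z)(x\,z\,y)=(x\,p\,y)$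 is a 3-cycle in $\Theta$ with two letters in $\mathcal D$ and one outside, and the first argument applies to it.
\end{proof}

In characteristic $0$ we shall control most branch points completely and the remaining ones only in size. The next lemma says that this is enough; nothing is assumed at $\lambda=\infty$. The \emph{support} of a permutation is the set of letters that it moves.

\begin{lemma}\label{lem:RH}
In the situation of \emph{(R1)--(R4)}, let $\mathcal B\subset\Omega$ be a finite set such that $g_v$ is trivial or a 3-cycle for all $v\in\Omega\smallsetminus\mathcal B$. If $\sum_{v\in\mathcal B}|\operatorname{supp}g_v|\le Q$ and $N>\max(2Q,2)$, then $\Gamma\supseteq A_N$.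
\end{lemma}

\begin{proof}
Let $\Theta$ be the subgroup of $\Gamma$ generated by all conjugates of the $g_v$, $v\in\Omega\smallsetminus\mathcal B$. It is normal and $\Gamma$ is transitive, so the orbits of $\Theta$ are $m_1$ blocks of equal size $b=N/m_1$, permuted transitively by $\Gamma$. Consider the fixed field of the stabilizer of a block, of degree $m_1$ over $\Omega(\lambda)$. By (R3) its ramification over $v$ is given by the cycles of $g_v$ on the blocks. For $v\in\Omega\smallsetminus\mathcal B$ the element $g_v\in\Theta$ fixes every block. For $v\in\mathcal B$ the sum $\sum(e-1)$ is at most the number of blocks moved by $g_v$, and all $b$ letters of a moved block are moved; so these $v$ contribute at most $Q/b$ in total. Over $\infty$ the sum is at most $m_1-1$. By (R4),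
\[
-2\le-2m_1+(m_1-1)+Q/b,\qquad\text{that is,}\qquad(m_1-1)b\le Q.
\]
If $m_1>1$, then $b\le Q$ and $N=(m_1-1)b+b\le2Q$, a contradiction. So $\Theta$ is transitive, in particular nontrivial, and Lemma~\ref{lem:threecycles} gives $\Theta=A_N$.
\end{proof}

\section{The affine line}\label{sec:line}

For $C_0=\mathbb A^1$ both constructions can be carried out by hand.

\begin{example}[Characteristic $0$]\label{ex:char0}
By (R1), a function whose differential vanishes to even order has odd ramification indices, so all $g_v$ with $v\neq\infty$ are even. Take
\[
F(X)=\int_0^X(x^2-1)^2\,dx=\tfrac15X^5-\tfrac23X^3+X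
\]
and the extension $K(X)/K(\lambda)$, $\lambda=F(X)$. The ramified finite points are $X=\pm1$, with index $3$, and their values $\pm\frac8{15}$ are distinct. So each nontrivial $g_v$, $v\ne\infty$, is a 3-cycle, and Lemma~\ref{lem:RH} with $Q=0$ shows that the group contains $A_5$. The minimal polynomial of $X$ is $\chi=5F-5\lambda$, with $\chi'=5(X^2-1)^2$, and by (D4)
\[
\operatorname{disc}=5^5\bigl(\chi(1)\chi(-1)\bigr)^2=5^5\bigl(25\lambda^2-\tfrac{64}9\bigr)^2.
\]
The group is $A_5$ if $\sqrt5\in K$ and $S_5$ otherwise. In general, if $s\in K[x]$ is monic of degree $a$, $u=2a+1$ and $F=\int s^2$, then $\chi=uF-u\lambda$ has $\chi'=us^2$ and discriminant $(-1)^{ua}u^u\operatorname{Nm}(s)^2$. Its class modulo squares is the constant $(-1)^au$. If $u$ is an odd square, then $u\equiv1\bmod8$, so $a$ is even and this constant is a square in every field.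
\end{example}

The example separates three tasks: the discriminant must be a constant times a square; the constant must be a square in $K$; and the group must be large. On a general curve, $s^2\,dx$ need not be exact, the constant cannot be read off a polynomial, and the critical values cannot be computed. Section~\ref{sec:char0} deals with these points.

\begin{example}[Characteristic $p$]\label{ex:charp}
Integration divides by integers, so the previous construction is unavailable. Instead there are polynomials with no finite ramification at all. Let $q$ be a power of $p$, let $p\mid m$, $m>5q$, and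
\[
G=X^m+X+\sum_{i=0}^5t_iX^{qi}\in K[t_0,\dots,t_5][X].
\]
Then $G'=1$, so the discriminant is $(-1)^{m(m-1)/2}$ by (D4). For $p$ odd and $4\mid m$ the group is even by (D2). There are no 3-cycles to be found from inertia; largeness comes from the parameters. For distinct $x_1,\dots,x_6\in\bar K$, the conditions $G(x_j)=0$ are six linear equations for $t$ whose matrix is the Vandermonde matrix of the distinct elements $x_j^q$. So there is exactly one solution $t$, and the variety of pairs ($t$, ordered 6-tuple of distinct roots) is an open subset of $\mathbb A^6$. It is irreducible, and this means that the group is 6-transitive, so it contains $A_m$.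

For $p=2$ the discriminant says nothing: $X^2+X+t$ has derivative $1$ and group $S_2$ over $K(t)$. By contrast, the roots of $X^8+X+t$ differ by elements of $\mathbb F_8$, and over $\bar K(t)$ every nontrivial element of the group is a translation, a product of four transpositions. Section~\ref{sec:char2} shows that eighth powers force evenness in general.
\end{example}

In all characteristics the proof of evenness follows one pattern. An invariant that a priori depends on the parameters is shown to be essentially constant; it is then evaluated at a special member of the family, which is a tower $K(C_0)\supseteq K(f)\supseteq{}$base, where a parity of degrees makes the unknown contribution of $K(C_0)/K(f)$ disappear.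

\subsection*{Standing notation}
Let $K$, $C_0$, $n_0$ be as in Theorem~\ref{thm:core}, $C_0=\operatorname{Spec}R$. As $C_0$ is a smooth curve, $\Omega_{R/K}$ is locally free of rank one, and it is generated by the $dr$. Pick $x\in R$ with $dx\ne0$. The module $\Omega_{R/K}/R\,dx$ is finitely generated and torsion; inverting a nonzero element that kills it, we shrink $C_0$ so that
\[
dx\ \text{generates}\ \Omega_{R/K}.
\]
Put $\mathcal F=\operatorname{Frac}R$. For every algebraically closed field $\Omega\supseteq K$ the ring $R\otimes_K\Omega$ is a Dedekind domain, and if $df$ generates $\Omega_{R/K}$ (for instance $f=x$), then $f-f(P)$ is a uniformizer at every $P\in C_0(\Omega)$.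

\section{Positive characteristic: an \'etale family}\label{sec:charp}

Let $\operatorname{char}K=p>0$. Put $q=p$ if $p$ is odd and $q=8$ if $p=2$.

\subsection*{A finite \'etale map to the line}
The function $x$ is unramified on $C_0$, but $R$ need not be finite over $K[x]$. Adding a $q$-th power with large poles repairs finiteness and does not change the differential. The tool is division with remainder.

\begin{lemma}\label{lem:division}
Let $R$ be free over $K[h]$ with basis $\omega_1,\dots,\omega_e$, and let $A$ be a $K$-algebra. For $g\in R\otimes_KA$ let $\deg_hg$ be the maximal degree in $h$ of the entries of the matrix $M_g$, over $A[h]$, of multiplication by $g$. If $G=h^\ell+g$ with $\deg_hg<\ell$, then $(R\otimes_KA)/(G)$ is a free $A$-module with basis $h^j\omega_i$ $(0\le j<\ell,\ 1\le i\le e)$.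
\end{lemma}

\begin{proof}
On $R\otimes A=A[h]^e$, multiplication by $G$ is the matrix $h^\ell I+M_g$. It sends a nonzero vector of degree $j$ to a vector of degree $j+\ell$ with the same leading coefficient vector. By induction on the degree, every vector is congruent modulo $G$ to one of degree $<\ell$, and a nonzero multiple of $G$ has degree $\ge\ell$.
\end{proof}

By Noether normalization there is $h\in R$ such that $R$ is finite over $K[h]$, hence free of some rank $e$, as it is torsion-free over a principal ideal domain. Let $\ell$ be even with $q\ell>\deg_hx$ and put $f=x+h^{q\ell}$. Via $\lambda\mapsto f$ we have $R\cong(R\otimes K[\lambda])/(h^{q\ell}+x-\lambda)$ as $K[\lambda]$-algebras, so Lemma~\ref{lem:division} shows that $R$ is free over $K[f]$ of \emph{even} rank $n=q\ell e$. Since $df=dx$ generates $\Omega_{R/K}$, we have $\Omega_{R/K[f]}=0$, and $R$ is finite \'etale over $K[f]$. From now on $\deg_f$ refers to a fixed basis of $R$ over $K[f]$.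

\subsection*{The family}
In Example~\ref{ex:charp} the functions $X^{qi}$ were needed to separate six points. Let $y_1,\dots,y_c$ generate the $K$-algebra $R$, let $w_0=1,w_1,\dots,w_r$ be the monomials of degree $\le5$ in the $y_j$, and $u_i=w_i^q$. Let $m=qm'$ with $m'$ even and $m>\max(\deg_fu_i,1)$; we may take $m$ as large as we like. Put
\[
A=K[t_0,\dots,t_r],\qquad G=f^m+f+\sum_it_iu_i,\qquad B=(R\otimes_KA)/(G),\qquad E=K(t).
\]
By Lemma~\ref{lem:division} with $f$ in place of $h$, $B$ is free over $A$ of rank $N=mn\ge 6$. In $\Omega_{R\otimes A/A}$ we have $dG=df$, because $f^m$ and the $u_i$ are $p$-th powers. Hence $\Omega_{B/A}=0$, and $B$ is finite \'etale over $A$.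

\begin{proposition}\label{prop:sixtrans}
$\Gamma(B\otimes_AE/E)\supseteq A_N$.
\end{proposition}

\begin{proof}
By (G2) we may assume $K=\bar K$. Let $\mathcal Y=\operatorname{Spec}B\subseteq C_0\times\mathbb A^{r+1}$, let $\mathcal Y^6$ be the six-fold fiber product of $\mathcal Y$ over $\mathbb A^{r+1}$, and $\mathcal Y^{(6)}\subseteq\mathcal Y^6$ the open complement of the diagonals. Let $W\subseteq C_0^6$ be the open set of 6-tuples of distinct points; it is irreducible. Then $\mathcal Y^{(6)}$ is the subscheme of $W\times\mathbb A^{r+1}$ defined by the equations, linear in $t$,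
\[
\sum_jt_ju_j(P_i)=-(f^m+f)(P_i)\qquad(i=1,\dots,6).
\]
The matrix $(u_j(P_i))$ has rank $6$ at every point of $W$. Indeed, the $y_j$ embed $C_0$ in $\mathbb A^c$ and $z\mapsto z^q$ is injective on $K$, so the six points $(y_1^q,\dots,y_c^q)(P_i)$ are distinct. For each $i$, a product of five affine linear forms in the $y_j^q$ vanishes at the five other points and not at $P_i$, and it is a linear combination of the $u_j$. So $W$ is covered by open sets $W_J$ on which a $6\times6$ minor is invertible, and over $W_J$ we can solve for six of the $t_j$, so that the part of $\mathcal Y^{(6)}$ over $W_J$ is $W_J\times\mathbb A^{r-5}$. These parts are irreducible and open, and any two nonempty ones meet. Hence $\mathcal Y^{(6)}$ is irreducible.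

Since $\mathcal Y^6$ is finite over $\mathbb A^{r+1}$, every point of it over the generic point is the generic point of an irreducible component. So the generic fiber of $\mathcal Y^{(6)}$ has at most one point. By (G1), applied to the sixth tensor power of $B\otimes E$, the points of this fiber are the orbits of $\Gamma$ on ordered 6-tuples of distinct letters. So $\Gamma$ is 6-transitive, and a 6-transitive finite permutation group contains the alternating group (see \cite[\S7.3]{DM}).
\end{proof}

In particular $\Gamma(B\otimes E/E)$ is transitive, so $\mathcal L=B\otimes_AE$ is a separable field extension of $E$ of degree $N$, and it receives a homomorphism from $R$. As $m$ can be taken with $N\ge n_0$, Theorem~\ref{thm:core} in characteristic $p$ follows once $\mathcal L/E$ is shown to be even. The special member is $t=0$: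
\begin{equation}\label{eq:tower}
B_0=R/(f^m+f)=R\otimes_{K[f]}J,\qquad J=K[f]/(f^m+f),
\end{equation}
where $J$ is \'etale of degree $m$ over $K$ (the derivative of $X^m+X$ is $1$) and $B_0$ is free of rank $n$ over $J$.

\begin{proof}[Proof of Theorem~\ref{thm:core} for $p$ odd]
By (D1), $D=\operatorname{disc}(B/A)\in A^*=K^*$, so $D$ equals its value at $t=0$, which is a discriminant of $B_0/K$. Also $c=\operatorname{disc}(R/K[f])\in K[f]^*=K^*$. By (D3), modulo $K^{*2}$,
\[
D=\operatorname{disc}(J/K)^n\operatorname{Nm}_{J/K}(c)=\operatorname{disc}(J/K)^nc^m.
\]
We know neither factor, but $n$ and $m$ are even. So $D\in K^{*2}$, and $\mathcal L/E$ is even by (D2).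
\end{proof}

\section{Characteristic 2}\label{sec:char2}

Let $p=2$, $q=8$, $m=8m'$, and keep the notation of Section~\ref{sec:charp}. We show that $\mathcal L/E$ is even if $m$ is large. Put $\wp(z)=z^2+z$, an additive map, and regard $\operatorname{sgn}$ as a homomorphism $S_N\to\mathbb F_2$.

\subsection*{A substitute for the discriminant}
The element $\Delta$ in (D2) is a function of an ordering of the homomorphisms $\phi_i$ that changes sign under odd permutations. In characteristic $2$ we need a function that changes by $1$. Let $A_1$ be a ring and $B_1$ a finite \'etale $A_1$-algebra of constant rank $N_1$. If $s:A_1\to\Omega$ is a homomorphism to a separably closed field, an \emph{ordering over $s$} is a list $\omega=(\phi_1,\dots,\phi_{N_1})$ of the $N_1$ homomorphisms $B_1\to\Omega$ that extend $s$. For $\pi\in S_{N_1}$ let $\omega\pi=(\phi_{\pi(1)},\dots,\phi_{\pi(N_1)})$.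

\begin{lemma}\label{lem:sign}
Let $A_1$ be an $\mathbb F_2$-algebra and $N_1\ge2$. There are $\beta\in A_1$ and, for every ordering $\omega$ over every $s:A_1\to\Omega$, an element $\eta(\omega)\in\Omega$ such that
\begin{enumerate}
\item[(a)] $\wp(\eta(\omega))=s(\beta)$;
\item[(b)] $\eta(\omega\pi)=\eta(\omega)+\operatorname{sgn}(\pi)$;
\item[(c)] $\eta(\sigma\circ\omega)=\sigma(\eta(\omega))$ for every automorphism $\sigma$ of the field $\Omega$.
\end{enumerate}
Moreover, for every homomorphism $s:A_1\to k$ to a field, $B_1\otimes_{A_1}k$ is even over $k$ if and only if $s(\beta)\in\wp(k)$.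
\end{lemma}

\begin{proof}
The diagonal of a finite \'etale morphism is open and closed. So the complement of the diagonals in $\operatorname{Spec}B_1^{\otimes N_1}$ is $\operatorname{Spec}P$ for a direct factor $P$ of $B_1^{\otimes N_1}$; the group $S_{N_1}$ acts on $P$ by permuting the factors, and the homomorphisms $P\to\Omega$ over $s$ are the orderings over $s$. There is a faithfully flat $A_1\to A'$ with $B_1\otimes A'\cong A'^{N_1}$, and then $P\otimes A'$ is the ring of functions $S_{N_1}\to A'$ with the translation action. There the invariants are the constants, and the translates of the indicator function of the identity have sum $1$. Invariants are the kernel of an $A_1$-linear map, so by faithful flatness $P^{S_{N_1}}=A_1$ and the map $\theta\mapsto\sum_\pi\pi\theta$ from $P$ to $A_1$ is onto. Choose $\theta$ with $\sum_\pi\pi\theta=1$ and put $\eta=\sum_{\pi\text{ even}}\pi\theta$. Then $\pi\eta=\eta+\operatorname{sgn}(\pi)$ for all $\pi$, so $\beta=\eta(\eta+1)$ is invariant and lies in $A_1$. Let $\eta(\omega)$ be the image of $\eta$ under $\omega:P\to\Omega$. This gives (a), (b), (c).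

For the last claim fix an ordering $\omega$ over $A_1\to k\to k_s$. For $\sigma\in\operatorname{Gal}(k_s/k)$, (b) and (c) give $\sigma\eta(\omega)=\eta(\omega)+\operatorname{sgn}(\sigma)$. So the algebra is even if and only if $\eta(\omega)\in k$. The roots of $\wp(z)=s(\beta)$ are $\eta(\omega)$ and $\eta(\omega)+1$.
\end{proof}

For $B_1=K[t][X]/(X^2+X+t)$ one can take $\eta(\omega)=\phi_1(X)$ and $\beta=t$. In general, if $c\in A_1$, then $\beta+\wp(c)$ and $\eta(\omega)+s(c)$ also satisfy (a)--(c).

Let $\beta\in A=K[t]$ be such an element for $B/A$. We have to show $\beta\in\wp(E)$, and we show $\beta\in\wp(A)$. Unlike the discriminant for odd $p$, $\beta$ has no reason to be constant. We control it at the origin, then on a generic line through the origin. On a line the question can be decided at the point at infinity, where it becomes a question about local fields.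

\subsection*{The origin}

\begin{lemma}\label{lem:origin}
Let $\beta_R\in K[f]$ be an element as in Lemma~\ref{lem:sign} for $R/K[f]$. If $m-2\ge\deg\beta_R$, then $B_0/K$ is even.
\end{lemma}

\begin{proof}
Let $\mathcal X\subset K_s$ be the set of the $m$ roots of $X^m+X$. By \eqref{eq:tower}, $\operatorname{Hom}_K(B_0,K_s)$ is the disjoint union of the sets $Y_i$ ($i\in\mathcal X$) of the $n$ homomorphisms $R\to K_s$ with $f\mapsto i$. Choose an ordering $\omega_i$ of each $Y_i$ and put $\eta_i=\eta(\omega_i)$, so $\wp(\eta_i)=\beta_R(i)$. Let $\sigma\in\operatorname{Gal}(K_s/K)$. Then $\sigma\circ\omega_i=\omega_{\sigma i}\pi_i$ with $\pi_i\in S_n$, and $\sigma\eta_i=\eta_{\sigma i}+\operatorname{sgn}(\pi_i)$. On $\bigsqcup Y_i$, $\sigma$ is the order preserving permutation of the blocks followed by permutations inside the blocks of signs $\operatorname{sgn}(\pi_i)$. An order preserving exchange of two blocks is a product of $n$ transpositions, and $n$ is even. Hence, with $\eta=\sum_i\eta_i$,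
\[
\operatorname{sgn}(\sigma)=\sum_i\operatorname{sgn}(\pi_i)=\sigma\eta-\eta,\qquad\wp(\eta)=\sum_{i\in\mathcal X}\beta_R(i).
\]
The elementary symmetric functions $e_1,\dots,e_{m-2}$ of the roots of $X^m+X$ vanish, so by Newton's identities the power sums $p_j$ vanish for $1\le j\le m-2$; and $p_0=m=0$ in $K$. So $\wp(\eta)=0$, $\eta\in\mathbb F_2$, and $\operatorname{sgn}(\sigma)=0$.
\end{proof}

The polynomial $\beta_R$ does not depend on $m$; assume $m-2\ge\deg\beta_R$. Then $\beta(0)=\wp(c)$ with $c\in K$ by Lemma~\ref{lem:sign}, and replacing $\beta$ by $\beta+\wp(c)$ we may assume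
\[
\beta(0)=0.
\]

\subsection*{A local criterion}
At infinity on a line we shall meet totally ramified extensions of Laurent series fields in which the base parameter is an eighth power plus a smaller term. To decide their parity we lift to characteristic $0$, where (D2) is available. In a 2-adic ring a unit is a square as soon as it is a square modulo $8$, and the derivative of an eighth power is divisible by $8$. This is the reason for $q=8$.

\begin{lemma}\label{lem:local}
Let $K'$ be algebraically closed of characteristic $2$, $L=K'((\pi))$, and $\lambda=a^8+b^8g$ with $a,b,g\in L^*$, $8\operatorname{ord}(a)=-N'<0$, $\operatorname{ord}(b^8g)>-N'$ and $dg/d\pi\ne0$. Let $j_0=\operatorname{ord}(g)$, let $j_1$ be the least odd exponent occurring in $g$, and assume $2(j_1-j_0)\le N'-1$. Then $L$ is separable of degree $N'$ over $k=K'((\nu))$, $\nu=1/\lambda$, and $L/k$ is even.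
\end{lemma}

\begin{proof}
\emph{Lifting.} Let $W$ be the ring of Witt vectors of $K'$, a complete discrete valuation ring of characteristic $0$ with uniformizer $2$ and residue field $K'$. Lift $a,b,g$ to $\tilde a,\tilde b,\tilde g\in W[[\pi]][1/\pi]$ by taking Teichm\"uller lifts of the coefficients; what matters is that $0$ lifts to $0$ and nonzero coefficients lift to units. Then $\tilde\lambda=\tilde a^8+\tilde b^8\tilde g\in\pi^{-N'}W[[\pi]]^*$ and $\tilde\nu=1/\tilde\lambda\in\pi^{N'}W[[\pi]]^*$. Make $W[[\pi]]$ an algebra over $W[[\nu]]$ by $\nu\mapsto\tilde\nu(\pi)$. Every $z\in W[[\pi]]$ is uniquely a polynomial in $\pi$ of degree $<N'$ over $W$ plus $\tilde\nu z_1$ with $z_1\in W[[\pi]]$; iterating, $W[[\pi]]$ is free over $W[[\nu]]$ with basis $1,\pi,\dots,\pi^{N'-1}$. Let $O$ and $O_L$ be the 2-adic completions of $W[[\nu]][1/\nu]$ and $W[[\pi]][1/\pi]$. Thus $O$ consists of the series $\sum_{j\in\mathbb Z}c_j\nu^j$ with $c_j\in W$ tending to $0$ as $j\to-\infty$, which shows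
\begin{equation}\label{eq:saturated}
W[[\nu]]\cap2^iO=2^iW[[\nu]].
\end{equation}
Both rings are complete discrete valuation rings with uniformizer $2$ and residue fields $k$ and $L$; an element is a unit if and only if its reduction is nonzero. Since $W[[\pi]][1/\pi]=W[[\pi]][1/\nu]$, the ring $O_L$ is free over $O$ with the same basis, and $[L:k]=N'$. Let $\tilde k=\operatorname{Frac}O$, and let $\operatorname{Nm}$, $\operatorname{Tr}$ be norm and trace of $O_L/O$; they map $W[[\pi]]$ to $W[[\nu]]$. We shall use
\begin{equation}\label{eq:eight}
1+8O\subseteq O^{*2}: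
\end{equation}
by Hensel's lemma $z^2+z=2c$ has a root $z\in O$, and then $1+8c=(1+2z)^2$.

\emph{The different.} Let $\chi\in W[[\nu]][X]$ be the characteristic polynomial of $\pi$, so $O_L=O[X]/(\chi)$. Modulo $\nu$ the element $\pi$ is nilpotent, so $\chi\equiv X^{N'}\bmod\nu$. Divide $\tilde\nu(X)-\nu$ by $\chi$ in $W[[\nu]][[X]]$ (Weierstrass division). The remainder has degree $<N'$ and vanishes at $\pi$, so it is $0$, and $\tilde\nu(X)-\nu=\chi(X)U(X)$. Modulo $\nu$ this reads $\tilde\nu(X)=X^{N'}U(X)$, so $U$ is a unit. Differentiating at $X=\pi$, and evaluating at $X=0$, we get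
\begin{equation}\label{eq:different}
\tilde\nu'(\pi)=\chi'(\pi)U(\pi),\qquad U(\pi)\in W[[\pi]]^*,\qquad\operatorname{Nm}(\pi)=\pm\chi(0)\in\nu W[[\nu]]^*.
\end{equation}
The reduction of $\tilde\nu'=-\tilde\nu^2\tilde\lambda'$ modulo $2$ is $\nu^2b^8\,dg/d\pi\ne0$. So $\chi'(\pi)\in O_L^*$, the reduction $\bar\chi$ is separable, and $L/k$ is separable.

\emph{Translation to a discriminant.} Let $D=\pm\operatorname{Nm}(\chi'(\pi))\in O^*$ be the discriminant of $\chi$. Finite unramified extensions of $\tilde k$ correspond to finite separable extensions of $k$, with the same Galois groups. Take the unramified extension belonging to the splitting field of $\bar\chi$. By Hensel's lemma the roots of $\bar\chi$ lift uniquely, hence equivariantly, to the roots of $\chi$. So this extension splits $\chi$ and contains $\sqrt D$. Therefore $\tilde k(\sqrt D)/\tilde k$ is unramified, and by (D2), $L/k$ is even if and only if $D$ is a square in $O$.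

\emph{Reduction to $g$.} Write $\equiv$ for congruence in $O^*$ modulo the subgroup $O^{*2}\cdot W[[\nu]]^*$. By \eqref{eq:different} and $\operatorname{Nm}(\tilde\nu)=\nu^{N'}\in O^*$ we have $D\equiv\operatorname{Nm}(\tilde\lambda')$. Next, $\tilde\lambda'=8\tilde a^7\tilde a'+8\tilde b^7\tilde b'\tilde g+\tilde b^8\tilde g'$ with $\tilde b,\tilde g'\in O_L^*$, so $\tilde\lambda'\in\tilde b^8\tilde g'(1+8O_L)$, and $D\equiv\operatorname{Nm}(\tilde g')$ by \eqref{eq:eight}. Write $\tilde g=\sum_{j\ge j_0}\tilde g_j\pi^j$ and split $\tilde g'=\sum j\tilde g_j\pi^{j-1}$. The terms with odd $j$ add up to $\pi^{j_1-1}U_1$ with $U_1\in W[[\pi]]^*$, and those with even $j$ to an element of $2\pi^{j_0-1}W[[\pi]]$. Hence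
\[
\tilde g'=\pi^{j_1-1}U_1(1+2\kappa),\qquad\kappa\in\pi^{j_0-j_1}W[[\pi]].
\]
As $j_1-1$ is even and $\operatorname{Nm}(\pi)\in O^*$,
\[
D\equiv\operatorname{Nm}(1+2\kappa)\in1+2e_1+4e_2+8O,
\]
where $e_i\in O$ are the elementary symmetric functions of the conjugates of $\kappa$; thus $e_1=\operatorname{Tr}\kappa$ and $2e_2=e_1^2-\operatorname{Tr}(\kappa^2)$.

\emph{No poles in $\nu$.} Let $z\in\pi^{-c}W[[\pi]]$ with $0\le c\le N'-1$. Since $\tilde\nu'\in\pi^{N'-1}W[[\pi]]$, \eqref{eq:different} gives $z\chi'(\pi)\in W[[\pi]]$. By Euler's formula, $\operatorname{Tr}(\pi^i/\chi'(\pi))$ is $0$ for $0\le i<N'-1$ and $1$ for $i=N'-1$. So $\operatorname{Tr}(z)\in W[[\nu]]$. The hypothesis $2(j_1-j_0)\le N'-1$ is what makes this apply to $\kappa$ and $\kappa^2$. Hence $e_1\in W[[\nu]]$ and $2e_2\in W[[\nu]]\cap2O$, so $e_2\in W[[\nu]]$ by \eqref{eq:saturated}. Then $1+2e_1+4e_2\in W[[\nu]]^*$, and by \eqref{eq:eight} we obtain $D\in\delta\,O^{*2}$ with $\delta\in W[[\nu]]^*$.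

\emph{Conclusion.} The field $\tilde k(\sqrt\delta)=\tilde k(\sqrt D)$ is $\tilde k$ or an unramified quadratic extension. The latter is generated by a root of $z^2+z=c$ with $c\in O$, lifting an Artin--Schreier equation over $k$, so it equals $\tilde k(\sqrt{1+4c})$. In both cases $\delta=s^2(1+4c)$ with $s\in O^*$, $c\in O$. From $\bar s^2=\bar\delta\in K'[[\nu]]^*$ we get $\bar s\in K'[[\nu]]^*$. Lift $\bar s$ to $s_0\in W[[\nu]]^*$. Then $s=s_0(1+2\rho)$ with $\rho\in O$, and $\delta s_0^{-2}=(1+4\rho+4\rho^2)(1+4c)\in1+4O$. By \eqref{eq:saturated}, $\delta s_0^{-2}=1+4\gamma$ with $\gamma\in W[[\nu]]$. The equation $z^2+z=\bar\gamma$ has a root in $K'[[\nu]]$, since $K'$ is algebraically closed and the derivative is $1$ (Hensel). A second application of Hensel's lemma lifts it to a root $z\in O$ of $z^2+z=\gamma$, and $1+4\gamma=(1+2z)^2$. So $\delta$ and $D$ are squares.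
\end{proof}

\subsection*{A generic line}
Let $b_0,\dots,b_r$ be algebraically independent over $K$ and let $K'\supseteq\bar K$ be an algebraic closure of $K(b)$. Put $R'=R\otimes_KK'$, $\mathcal F'=\operatorname{Frac}R'$ and $w=\sum_ib_i^{1/8}w_i\in R'$. Base change along $A\to K'[\lambda]$, $t_i\mapsto b_i\lambda$, gives the finite \'etale $K'[\lambda]$-algebra
\[
B'=R'[\lambda]/(f^m+f+\lambda w^8).
\]
If $P\in C_0(K')$ is a zero of $f^m+f$, then $f(P)\in\bar K$, so $P\in C_0(\bar K)$ because $R$ is finite over $K[f]$. Then $w(P)^8=\sum b_iu_i(P)\ne0$, since $u_i(P)\in\bar K$, $u_0(P)=1$, and the $b_i$ are linearly independent over $\bar K$. Thus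
\begin{equation}\label{eq:nocommon}
w\text{ and }f^m+f\text{ have no common zero on }C_0(K').
\end{equation}
A maximal ideal of $B'$ containing $w$ would contain $f^m+f$, so $w$ is a unit in $B'$. Hence $B'=R'[1/w]$ and $\lambda=(f^m+f)/w^8$. The ring $B'$ is integrally closed and finite over $K'[\lambda]$, so it is the integral closure of $K'[\lambda]$ in $\mathcal F'$, and the places of $\mathcal F'$ over $\lambda=\infty$ are those outside $\operatorname{Spec}B'$: the places outside $C_0$, which are the poles of $f$ since $R'$ is finite over $K'[f]$, and the zeros of $w$ in $C_0(K')$. With $\nu=1/\lambda$,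
\[
B\otimes_AK'((\nu))=\mathcal F'\otimes_{K'(\lambda)}K'((\nu))=\prod_P\mathcal F'_P,
\]
the product of the completions at these places. We apply Lemma~\ref{lem:local} to each factor.

\emph{(i) $P$ is a pole of $f$, of order $e_P$.} Take $a=f^{m'}/w$, $b=1/w$, $g=f$; then $a^8+b^8g=\lambda$. Let $\omega\ge0$ bound the pole orders of the $w_i$ at all poles of $f$. Then $N'=me_P+8\operatorname{ord}_P(w)\ge m-8\omega$, and $\operatorname{ord}(b^8g)=-8\operatorname{ord}_P(w)-e_P>-N'$ because $m>1$. Further $df\ne0$, $j_0=-e_P$, and $j_1=\operatorname{ord}_P(df)+1$, as only odd exponents survive differentiation. The smooth projective curve of $\mathcal F'$ is the base change of that of $\bar K\mathcal F$, so these finitely many places and the numbers $e_P$, $\omega$, $\operatorname{ord}_P(df)$ depend neither on $m$ nor on $b$. The hypotheses hold if $m\ge8\omega+2(\operatorname{ord}_P(df)+1+e_P)+1$ for all $P$.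

\emph{(ii) $P\in C_0(K')$ is a zero of $w$.} These places do depend on $b$, and here no largeness is needed. Put $f_0=f(P)$ and take $a=(f^{m'}+f_0^{1/8})/w$, $b=1/w$, $g=f-f_0$; then $a^8+b^8g=(f^m+f_0+f-f_0)/w^8=\lambda$. As $df$ generates $\Omega_{R/K}$, $g$ is a uniformizer and $j_0=j_1=1$. The eighth power of the numerator of $a$ has the value $f_0^m+f_0$ at $P$, which is nonzero by \eqref{eq:nocommon}. So $N'=8\operatorname{ord}_P(w)>0$ and $\operatorname{ord}(b^8g)=-N'+1$.

\begin{proof}[Proof of Theorem~\ref{thm:core} for $p=2$]
Let $m$ be large enough for all the conditions above and $N=mn\ge n_0$. By (G3), $B\otimes_AK'((\nu))$ is even, so by Lemma~\ref{lem:sign} $\beta(b\lambda)=\wp(\alpha)$ with $\alpha\in K'((\nu))$. Write $\alpha=\alpha_++\epsilon$ with $\alpha_+\in K'[\lambda]$ and $\epsilon\in\nu K'[[\nu]]$. Then $\epsilon(\epsilon+1)=\beta(b\lambda)+\wp(\alpha_+)$ lies in $K'[\lambda]\cap\nu K'[[\nu]]=0$, so $\epsilon=0$ and $\alpha\in K'[\lambda]$. As $\beta(0)=0$, we have $\alpha(0)\in\mathbb F_2$, and after replacing $\alpha$ by $\alpha+1$ if necessary, $\alpha=\sum_{d\ge1}\alpha_d\lambda^d$.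

Let $\beta=\sum_{d\ge1}\beta_d$ be the decomposition into homogeneous parts. Comparing coefficients of $\lambda^d$ gives $\alpha_d=\beta_d(b)+\alpha_{d/2}^2$, with $\alpha_{d/2}=0$ for odd $d$. Define homogeneous polynomials $\Phi_d\in K[t]$ of degree $d$ by the same recursion, $\Phi_d=\beta_d+\Phi_{d/2}^2$. Then $\alpha_d=\Phi_d(b)$. For large $d$ we have $\alpha_d=0$, hence $\Phi_d=0$, because the $b_i$ are algebraically independent over $K$. So $\Phi=\sum\Phi_d\in K[t]$, and the part of degree $d$ of $\wp(\Phi)$ is $\Phi_d+\Phi_{d/2}^2=\beta_d$. Thus $\beta=\wp(\Phi)$ and $\mathcal L/E$ is even by Lemma~\ref{lem:sign}. With Proposition~\ref{prop:sixtrans}, $\Gamma(\mathcal L/E)=A_N$.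
\end{proof}

\section{Characteristic 0}\label{sec:char0}

Let $\operatorname{char}K=0$. Let $\partial=d/dx$ be the derivation of $R$ with $dr=\partial r\,dx$, let $C$ be the smooth projective model of $C_0$, and $\mathfrak g$ its genus. The \emph{boundary points} of an open subset of $C$ are the $\bar K$-points of its complement.

\subsection*{The obstruction to integration}
Following Example~\ref{ex:char0} we want to solve $\partial F=s^2$. The obstruction lies in $H=R/\partial R$; write $[r]$ for the class of $r$.

\begin{lemma}\label{lem:H}
\begin{enumerate}
\item[(a)] $\mu:=\dim_KH$ is finite.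
\item[(b)] Every nonzero ideal $I\subseteq R$ maps onto $H$.
\end{enumerate}
\end{lemma}

\begin{proof}
Both claims can be tested after tensoring with $\bar K$, so let $K=\bar K$.

(a) We have $H\cong\Omega_{R/K}/dR$. By Riemann--Roch, for each boundary point $P$ of $C_0$ and each $j\ge\max(2\mathfrak g,1)$ there is a function with a pole of order exactly $j$ at $P$ and no other pole; by (R1) its differential has a pole of order exactly $j+1$ at $P$ and no other pole. Subtracting multiples of these, every form regular on $C_0$ is congruent modulo $dR$ to a form with pole orders $\le\max(2\mathfrak g,1)$, and such forms make up a finite-dimensional space.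

(b) Let $I=\prod_P\mathfrak m_P^{n_P}$ and $r\in R$. The completion of $R$ at $P$ is $K[[\tau]]$ with $\tau=x-x(P)$, and $\partial$ extends to it as $d/d\tau$, which is surjective in characteristic $0$. Choose $\hat g_P\in K[[\tau]]$ with $\partial\hat g_P=r$ and, by the Chinese remainder theorem, $g\in R$ with $g\equiv\hat g_P\bmod\tau^{n_P+1}$ for all $P$ with $n_P>0$. Then $\partial g-r\in\mathfrak m_P^{n_P}$ for all these $P$, so $\partial g-r\in I$.
\end{proof}

The condition $[s^2]=0$ is quadratic in $s$. It becomes linear if we write $s=l+s_1$ with $s_1$ fixed and $l$ a polynomial in $x$: then $l^2$ has an antiderivative for free, and $[s^2]=2[ls_1]+[s_1^2]$. This can be solved for $l$ if $l\mapsto[ls_1]$ is onto. The next lemma provides such multipliers, and room to move them.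

\begin{lemma}\label{lem:onto}
Let $0\ne\theta\in R$ and let $\Lambda\subseteq R$ be an infinite-dimensional $K$-subspace. For $\zeta\in R$ let $\varphi_\zeta:\Lambda\to H$, $l\mapsto[l\theta\zeta]$. There is $\zeta$ with $\varphi_\zeta$ surjective. For any such $\zeta$ and any $z\in R$, $\varphi_{\zeta+\eta z}$ is surjective for all but finitely many $\eta\in K$.
\end{lemma}

\begin{proof}
For the second claim choose $\mu$ elements of $\Lambda$ whose images under $\varphi_\zeta$ form a basis; the determinant of their images under $\varphi_{\zeta+\eta z}=\varphi_\zeta+\eta\varphi_z$ is a polynomial in $\eta$ that is nonzero at $0$. For the first, choose $\zeta$ with $\rho=\dim\varphi_\zeta(\Lambda)$ maximal, let $\varphi_\zeta(p_1),\dots,\varphi_\zeta(p_\rho)$ be a basis of the image, and pick $0\ne\ell\in\ker\varphi_\zeta$, which exists as $\dim\Lambda=\infty$. For $z\in R$ and $\eta\in K^*$, the $\rho+1$ vectors $\varphi_\zeta(p_i)+\eta\varphi_z(p_i)$ and $\varphi_z(\ell)=\eta^{-1}\varphi_{\zeta+\eta z}(\ell)$ lie in the image of $\varphi_{\zeta+\eta z}$, so they are dependent by maximality. The minors of size $\rho+1$ of these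 vectors are polynomials in $\eta$ with infinitely many zeros, so they vanish at $\eta=0$. Hence $[\ell\theta z]=\varphi_z(\ell)\in\varphi_\zeta(\Lambda)$ for all $z\in R$. By Lemma~\ref{lem:H}(b) for $I=\ell\theta R$, $\varphi_\zeta(\Lambda)=H$.
\end{proof}

\subsection*{A finite map with odd ramification indices}
The special member of the family will be a function of one fixed function $f$. For the tower formula, $R$ has to be finite over $K[f]$ with discriminant a constant times a square. The function $x$ is unramified but may be regular at some boundary points, so it does not qualify.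

\begin{lemma}\label{lem:f}
There are $f,s\in R$ with $\partial f=s^2$ and $R$ free of finite rank $n$ over $K[f]$. Moreover $\operatorname{disc}(R/K[f])=cM_f^2$ with $c\in K^*$ and $M_f\in K[f]$.
\end{lemma}

\begin{proof}
Apply Lemma~\ref{lem:onto} with $\Lambda=K[x]$, $\theta=1$ to get $\zeta$. By Noether normalization there is $h\in R$ with $R$ finite over $K[h]$; it has a pole at every boundary point of $C_0$. Choose $j$ so large that at every boundary point $P$ the pole of $h^j$ is of higher order than that of $\zeta$ and $2j\operatorname{ord}_P(h)+\operatorname{ord}_P(dx)\le-2$. Choose $\eta\ne0$ such that $\varphi=\varphi_{s_1}$ is onto for $s_1=\zeta+\eta h^j$; then $\operatorname{ord}_P(s_1)=j\operatorname{ord}_P(h)<0$. Let $l\in K[x]$ satisfy $\varphi(l)=-\frac12[s_1^2]$; as $\ker\varphi$ is infinite-dimensional, $\deg l$ can be taken as large as we like. Put $s=l+s_1$. Then $[s^2]=[l^2]+2\varphi(l)+[s_1^2]=0$, so $s^2=\partial f$ with $f\in R$.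

At a boundary point $P$, $\operatorname{ord}_P(df)=2\operatorname{ord}_P(s)+\operatorname{ord}_P(dx)$. If $x$ is regular at $P$, then $\operatorname{ord}_P(s)=\operatorname{ord}_P(s_1)$ and this is $\le-2$. If $x$ has a pole at $P$, then $\operatorname{ord}_P(s)=\deg(l)\operatorname{ord}_P(x)$ for large $\deg l$, and again it is $\le-2$ for large $\deg l$. So $f$ has a pole at every boundary point. Hence $R$ is the integral closure of $K[f]$ in $\mathcal F$, finite and torsion-free, so free. On $C_0$ we have $\operatorname{ord}_P(df)=2\operatorname{ord}_P(s)$, so by (R1) and (R2) all roots of the discriminant in $\bar K$ have even multiplicity. So it is $c$ times the square of a monic polynomial over $\bar K$, which is unique and therefore defined over $K$.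
\end{proof}

\subsection*{The family}
We look for $F$ with $dF=S^2\,df$. Four requirements shape $S$.
\begin{itemize}
\item A dominant term $f^a$ fixes the behavior at the poles of $f$ for all parameter values, and $u=2a+1$ should be a square, as in Example~\ref{ex:char0}.
\item The special member is $\psi(f)$, and the unknown constant $c$ enters its discriminant as $c^{\deg\psi}$. A polynomial whose derivative is a square has odd degree. So we give $\psi$ an additional simple pole, by a term $f^{-1}$ in $S$. To keep $S^2df$ free of residues, the polynomial part of $S$ is taken in $fK[f]$.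
\item If $F$ were a function of $f$, the group would preserve the fibers of $f$ as blocks. So $S$ gets a term $\varepsilon y$ with $\mathcal F=K(f,y)$.
\item Parameters $t_i$ put the zeros of $S$ and their values in general position.
\end{itemize}

Apply Lemma~\ref{lem:onto} with $\Lambda=fK[f]$ and $\theta=fs^2$ to get $\zeta\in R$. Let $y_0\in R$ be a primitive element of $\mathcal F/K(f)$. There are finitely many intermediate fields, and if two values of $\eta$ give the same field $K(f,\zeta+\eta y_0)$, it contains $y_0$ and equals $\mathcal F$. So $K(f,\zeta+\eta y_0)=\mathcal F$ for all but finitely many $\eta$, and after replacing $\zeta$ by a suitable $\zeta+\eta y_0$ the element $y=f\zeta\in fR$ satisfies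
\[
\mathcal F=K(f,y),\qquad\varphi:fK[f]\to H,\quad\varphi(l)=[l\,ys^2]\quad\text{is onto.}
\]
(The factor $f$ in $y$ keeps the cross term $f^{-1}y=\zeta$ in $R$.) Let $V=\ker\varphi$; it has codimension $\mu+1$ in $K[f]$. Choose $l_0,l_1\in fK[f]$ with $\varphi(l_0)=-[\zeta s^2]$ and $\varphi(l_1)=-\frac12[y^2s^2]$. Let $d=2\mu+6$, let $K[f]_{\le d}$ be the space of polynomials of degree $\le d$, and let $k_1,\dots,k_r$ be a basis of $V_d=V\cap K[f]_{\le d}$. Then
\begin{equation}\label{eq:codim}
d+1-r\le\mu+1,\qquad r\ge\mu+6.
\end{equation}
Put $R_1=R[1/f]$, $C_1=\operatorname{Spec}R_1$, and let $\Xi\subset C_1(\bar K)$ be the finite set of points $P$ with $s(P)=0$ or $k_1(f(P))=\dots=k_r(f(P))=0$. Let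
\[
Q=\sum_{\xi\in\Xi}\bigl(1+2dn+2\operatorname{ord}_\xi(s)\bigr).
\]
Only now do we choose $a$. All but at most $\mu+1$ integers $a\ge0$ are degrees of elements of $V$, by the codimension of $V$. Choose $a$ such that $u=2a+1$ is a perfect square, $V$ contains a monic $\kappa$ of degree $a$, $a>\max(d,\deg l_0,\deg l_1)$, $f^{-a}y$ vanishes at all poles of $f$, and
\[
N:=(2a+2)n>\max(2Q,n_0,2).
\]
Let $\varepsilon,t_1,\dots,t_r$ be indeterminates and
\[
l=\kappa+l_0+\varepsilon l_1+\sum_it_ik_i,\qquad S=f^{-1}+l+\varepsilon y=\sigma+\sum_it_ik_i,
\]
where $\sigma=f^{-1}+\kappa+l_0+\varepsilon(l_1+y)\in R_1[\varepsilon]$. Expanding, with $s^2=\partial f$,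
\[
S^2s^2=(f^{-1}+l)^2\,\partial f+\varepsilon\Bigl(\bigl(2\zeta+2(\kappa+l_0)y\bigr)s^2+\varepsilon\,(2l_1y+y^2)s^2+\sum_it_i\,2k_iys^2\Bigr).
\]
The coefficients of $1$, $\varepsilon$, $t_i$ in the bracket lie in $R$ and have classes $2[\zeta s^2]+2\varphi(\kappa)+2\varphi(l_0)=0$, $2\varphi(l_1)+[y^2s^2]=0$ and $2\varphi(k_i)=0$. So the bracket is $\partial G_1$ with $G_1\in R[\varepsilon,t]$ of degree $\le1$ in $t$. As $f$ divides $l$, $(f^{-1}+l)^2=f^{-2}+(2l/f+l^2)$ with $2l/f+l^2\in K[\varepsilon,t][f]$; let $\Pi$ be its antiderivative with respect to $f$ without constant term. Put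
\[
F=-f^{-1}+g,\qquad g=\Pi(f)+\varepsilon G_1\in R[\varepsilon,t].
\]
Then $\partial F=S^2s^2$, that is, $dF=S^2\,df$. For $\varepsilon=0$, $t=0$ we have $F=\psi(f)$ with $\psi\in K[f,f^{-1}]$ and $\psi'=(f^{-1}+\kappa+l_0)^2$. Finally, $F$ has degree $2$ in $t$, and only $l^2$ contributes to the quadratic part, which is
\begin{equation}\label{eq:quadratic}
\int_0^f\Bigl(\sum_it_ik_i\Bigr)^2df.
\end{equation}

Let $T=\operatorname{Spec}K[\varepsilon,t]$, $A=K[\varepsilon,t,\lambda]$, $B=R_1[\varepsilon,t]$, and make $B$ an $A$-algebra by $\lambda\mapsto F$. For $\tau\in T(\Omega)$, $\Omega\supseteq K$ algebraically closed, write $F_\tau,S_\tau\in R_1\otimes\Omega$ for the specializations. The boundary points of $C_1$ are the poles and the zeros of $f$.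

\begin{lemma}\label{lem:finite}
For every $\tau$, the function $F_\tau$ has a pole of order $N_P=ue$ at each pole $P$ of $f$ of order $e$, and of order $N_P=\operatorname{ord}_P(f)$ at each zero $P$ of $f$. The $A$-module $B$ is finitely generated and projective of rank $N$.
\end{lemma}

\begin{proof}
We may assume $K=\bar K$. Let $\mathfrak m_P$ be the maximal ideal of the local ring of $C$ at $P$, and $\mathfrak M_P=\mathfrak m_P\otimes K[\varepsilon,t]$. Let $P$ be a pole of $f$ of order $e$. By the choice of $a$, $S\in f^a(1+\mathfrak M_P)$, so $d(F-f^u/u)\in f^{u-1}\mathfrak M_P\,df$. Thus the coefficient of each monomial in $\varepsilon,t$ in $F-f^u/u$ is a function whose differential has order $\ge-(u-1)e-(e+1)+1=-ue$ at $P$. By (R1) the function has pole order at most $ue-1$. So $F\in\frac{f^u}u(1+\mathfrak M_P)$. At a zero $P$ of $f$, $F=-f^{-1}(1-fg)\in-f^{-1}(1+\mathfrak M_P)$. An element of $1+\mathfrak M_P$ is invertible on a neighborhood of $P\times T$ in $C\times T$. This gives the pole orders, and it shows that $1/F$ is regular near $P\times T$ and vanishes there exactly on $P\times T$.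

Hence $F$ extends to a $T$-morphism $\Phi:C\times T\to\mathbb P^1\times T$ with $\Phi^{-1}(\mathbb A^1\times T)=C_1\times T$. It is proper, since $C$ is projective, and quasi-finite, since each $F_\tau$ is nonconstant. So it is finite, and $B$ is finite over $A$. A finite morphism between regular schemes of the same pure dimension is flat, so $B$ is projective. Its rank is the degree of $F_\tau$, the sum of the pole orders. As $f$ has $n$ poles and $n$ zeros with multiplicity, this is $un+n=N$.
\end{proof}

Let $E=K(\varepsilon,t,\lambda)=\operatorname{Frac}A$ and $\mathcal L=\operatorname{Frac}B=B\otimes_AE$. Then $[\mathcal L:E]=N\ge n_0$ and $R\subset\mathcal L$.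

\subsection*{The discriminant is a square}

\begin{proposition}\label{prop:even0}
$\mathcal L/E$ is even.
\end{proposition}

\begin{proof}
Since $\operatorname{Pic}A=0$ for the polynomial ring $A$, and $A^*=K^*$, the discriminant $D\in A$ of $B/A$ is defined up to $K^{*2}$.

\emph{$D$ is a constant times a square.} For $\tau\in T(\Omega)$, $D(\tau,\lambda)$ is a discriminant of $R_1\otimes\Omega$ over $\Omega[\lambda]$, $\lambda\mapsto F_\tau$. By (R1) and (R2) it is nonzero, and its order at $\lambda=v$ is
\[
\sum_{F_\tau(P)=v}\operatorname{ord}_P(dF_\tau)=\sum_{F_\tau(P)=v}2\bigl(\operatorname{ord}_PS_\tau+\operatorname{ord}_Ps\bigr),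
\]
an even number. Its degree in $\lambda$ is the number of zeros of $dF_\tau$ on $C_1$, which by (R4), (R1) and Lemma~\ref{lem:finite} is $2\mathfrak g-2+\sum_P(N_P+1)$, independent of $\tau$. So the leading coefficient $\delta\in K[\varepsilon,t]$ of $D$ in $\lambda$ has no zero on $T(\bar K)$, and $\delta\in K^*$. Taking for $\tau$ the generic point, $D/\delta=M^2$ with $M=\lambda^{j}+m_1\lambda^{j-1}+\dots+m_j$ over an algebraic closure of $K(\varepsilon,t)$. The coefficient of $\lambda^{2j-i}$ in $M^2$ is $2m_i$ plus a polynomial with integer coefficients in $m_1,\dots,m_{i-1}$, for $1\le i\le j$. By induction $m_i\in K[\varepsilon,t]$, so $M\in A$.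

\emph{The special member.} At $\varepsilon=0$, $t=0$ we have the tower $K[\lambda]\subset K[f,f^{-1}]\subset R_1$ with $\lambda=\psi(f)$. The function $\psi$ has a simple pole at $f=0$ and a pole of order $u$ at $f=\infty$, so the lower step has degree $2a+2$. Let $D_\psi\in K[\lambda]$ be its discriminant. By (D3) for the fraction fields and Lemma~\ref{lem:f}, modulo squares in $K(\lambda)^*$,
\[
D(0,0,\lambda)=D_\psi^n\operatorname{Nm}(cM_f^2)=D_\psi^n\,c^{2a+2}=D_\psi^n.
\]
As $\psi'$ is a square in $K[f,f^{-1}]$, all roots of $D_\psi$ have even multiplicity, so $D_\psi$ is $c_\psi\in K^*$ times the square of a monic polynomial. We compute $c_\psi$ modulo squares at $\lambda=\infty$. The algebra $K(f)\otimes_{K(\lambda)}K((1/\lambda))$ is the product of the completions of $K(f)$ at $f=0$ and $f=\infty$. The first is $K((1/\lambda))$. In the second, $u\psi=f^u(1+O(1/f))$; the factor in $1+f^{-1}K[[1/f]]$ has a $u$-th root in the same group, so $u\lambda=X^u$ with $1/X$ a uniformizer, and the completion is $K((1/\lambda))[X]/(X^u-u\lambda)$. By (D4) its discriminant is $(-1)^{u(u-1)/2}u^u(u\lambda)^{u-1}$, a square because $u$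 is a square and $u\equiv1\bmod8$. So $c_\psi$ is the square of a series in $K((1/\lambda))$, hence of its constant term, and $D_\psi$ is a square in $K(\lambda)$.

Therefore $\delta M(0,0,\lambda)^2$ is a square in $K(\lambda)$ with $M(0,0,\lambda)$ monic, so $\delta\in K^{*2}$. Thus $D$ is a square in $E$, and (D2) applies.
\end{proof}

\subsection*{Generic ramification}
Let $K''\supseteq\bar K$ be an algebraic closure of $K(\varepsilon,t)$, and regard $S$ and $F$ as functions on $C_1$ over $K''$. To apply Lemma~\ref{lem:RH} we need the zeros of $S$ outside $\Xi$ to be simple and to have distinct values under $F$. The condition $S(z)=0$ is linear in $t$, while $F(z)=F(z')$ is quadratic in $t$; we must know that the second does not follow from conditions of the first kind. Write $k(X)=(k_1(X),\dots,k_r(X))$ and, for $X,Y\in\bar K$, $q_{X,Y}(t)=\int_Y^X(\sum t_ik_i)^2df$. By \eqref{eq:quadratic}, for $z,z'\in C_1(\bar K)$ the part of $F(z)-F(z')$ quadratic in $t$ is $q_{f(z),f(z')}$.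

\begin{lemma}\label{lem:forms}
\begin{enumerate}
\item[(a)] If $X\ne Y$ in $\bar K$, then $q_{X,Y}$ does not vanish identically on any linear subspace of codimension $\le2$ of $\bar K^r$.
\item[(b)] $k(X)$ and $k'(X)$ are linearly dependent for only finitely many $X\in\bar K$.
\item[(c)] There are only finitely many pairs $X\ne Y$ in $\bar K$ with $k(X),k(Y)$ nonzero and linearly dependent.
\item[(d)] There are only finitely many pairs $z\ne z'$ in $C_0(\bar K)$ with $f(z)=f(z')$ and $y(z)=y(z')$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Consider the quadratic form $p\mapsto\int_Y^Xp^2df$ on $\bar K[f]_{\le d}$. Substituting $f=Y+(X-Y)v$, its Gram matrix in the basis $1,v,\dots,v^d$ is $(X-Y)$ times the Hilbert matrix $\bigl(\frac1{i+j+1}\bigr)_{0\le i,j\le d}$. This rational matrix is invertible, being the Gram matrix of the positive definite form $\int_0^1p^2dv$ over $\mathbb R$. A subspace on which a nondegenerate form vanishes lies in its own orthogonal complement, so it has dimension $\le(d+1)/2<\mu+4$. A subspace as in (a) corresponds to a subspace of $V_d\otimes\bar K$ of dimension $\ge r-2\ge\mu+4$ by \eqref{eq:codim}.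

(b) $k_1/k_2$ is not constant, so the polynomial $k_1'k_2-k_1k_2'$ is nonzero in characteristic $0$.

(c) The map $X\mapsto[k(X)]\in\mathbb P^{r-1}$ is nonconstant, so it has finite fibers. If there were infinitely many pairs, we could choose $\mu+2$ pairs $(X_i,Y_i)$ from different fibers, and all $2\mu+4$ coordinates would be distinct. Each pair gives a linear form $p\mapsto\alpha_ip(X_i)+\beta_ip(Y_i)$ on $\bar K[f]_{\le d}$, with $\alpha_i,\beta_i\ne0$, that kills $V_d$. The annihilator of $V_d$ has dimension $\le\mu+1$ by \eqref{eq:codim}, so these $\mu+2$ forms are dependent. But evaluations at $2\mu+4\le d+1$ distinct points are independent on $\bar K[f]_{\le d}$.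

(d) As $\mathcal F=K(f)[y]$, there is $0\ne\Delta\in K[f]$ such that each of finitely many generators of the $K$-algebra $R$ lies in $\Delta^{-1}K[f,y]$. If $\Delta(f(z))\ne0$, all generators agree at $z$ and $z'$, so $z=z'$. The fibers of $f$ are finite.
\end{proof}

\begin{lemma}\label{lem:generic}
Let $z\ne z'$ be zeros of $S$ in $C_1(K'')\smallsetminus\Xi$ and let $\xi\in\Xi$. Then
\begin{enumerate}
\item[($\alpha$)] $z$ is a simple zero of $S$;
\item[($\beta$)] $F(z)\ne F(z')$;
\item[($\gamma$)] $F(z)\ne F(\xi)$;
\item[($\delta$)] $\operatorname{ord}_\xi(S)\le dn$.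
\end{enumerate}
\end{lemma}

\begin{proof}
Work over $\bar K$. Let $U=C_1\smallsetminus\Xi$ and let $T^\circ\subset T$ be the open set $\varepsilon\ne0$, of dimension $r+1$. A counterexample to ($\alpha$), ($\beta$) or ($\gamma$) is a point, over the generic point of $T^\circ$, of a closed \emph{bad locus} in $U\times T^\circ$ or in $(U^2\smallsetminus\text{diagonal})\times T^\circ$. Such a locus would dominate $T^\circ$, so it suffices to show that it has dimension $\le r$. We cut the locus into finitely many pieces by conditions on $z$ or $(z,z')$, and bound the dimension of a piece by the sum of three numbers: the dimension of the set of admissible $z$ or $(z,z')$; $1$ for $\varepsilon$; and a bound for the dimension of the set of $t\in\bar K^r$ for fixed $\bar K$-valued $z,z',\varepsilon$. For $z\in U(\bar K)$ we have $\partial f(z)=s(z)^2\ne0$ and $k(f(z))\ne0$, so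
\[
S(z)=0\iff k(f(z))\cdot t=-\sigma(z)
\]
is an affine hyperplane in $t$. In particular, a piece with finitely many admissible $z$ or $(z,z')$ has dimension $\le0+1+(r-1)=r$; call it \emph{finite}. Put $X=f(z)$, $Y=f(z')$, and recall that $f$ has finite fibers.

($\alpha$) As $x-x(z)$ is a uniformizer, the bad locus is $S(z)=\partial S(z)=0$, and the second condition reads $\partial f(z)\,k'(X)\cdot t=-\partial\sigma(z)$. Where $k(X),k'(X)$ are independent, the dimension is $\le1+1+(r-2)=r$. The other piece is finite by Lemma~\ref{lem:forms}(b).

($\beta$) The bad locus is $S(z)=S(z')=0$, $F(z)=F(z')$. If $k(X),k(Y)$ are independent, then $X\ne Y$ and the first two conditions define an affine space of dimension $r-2$. On it $F(z)-F(z')$ is a polynomial whose quadratic part is the restriction of $q_{X,Y}$ to the direction space, nonzero by Lemma~\ref{lem:forms}(a). So the dimension is $\le2+1+(r-3)=r$. If $k(X),k(Y)$ are dependent and $X\ne Y$, the piece is finite by Lemma~\ref{lem:forms}(c). If $X=Y$, then $0=S(z)-S(z')=\varepsilon(y(z)-y(z'))$, since $f^{-1}+l$ depends only on $f$; as $\varepsilon\ne0$, the piece is finite by Lemma~\ref{lem:forms}(d).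

($\gamma$) Fix $\xi$. The bad locus is $S(z)=0$, $F(z)=F(\xi)$. If $X\ne f(\xi)$, then on the hyperplane $S(z)=0$ the polynomial $F(z)-F(\xi)$ has nonzero quadratic part by Lemma~\ref{lem:forms}(a), and the dimension is $\le1+1+(r-2)=r$. The piece $X=f(\xi)$ is finite.

($\delta$) Let $j=\min_i\operatorname{ord}_\xi(k_i(f))$. The function $k_1(f)$ has $n\deg k_1\le dn$ zeros on $C_0$, so $j\le dn$. Expand $S=\sigma+\sum t_ik_i(f)$ in powers of $x-x(\xi)$. The $j$-th coefficient is $\sigma_j+\sum t_ik_{i,j}$ with $\sigma_j\in\bar K[\varepsilon]$, $k_{i,j}\in\bar K$ and some $k_{i,j}\ne0$; it is nonzero in $K''$.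
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:core} in characteristic $0$]
We have $\mathcal L\otimes_EK''(\lambda)=B\otimes_AK''(\lambda)=K''\mathcal F$ with $\lambda=F$. We apply Lemma~\ref{lem:RH} to this field with $\mathcal B=F(\Xi)$. For $P\in C_1(K'')$ the ramification index is $e_P=1+2\operatorname{ord}_P(S)+2\operatorname{ord}_P(s)$ by (R1), and the zeros of $s$ on $C_1$ lie in $\Xi$. Let $v\in K''\smallsetminus\mathcal B$. The ramified points over $v$ are zeros of $S$ outside $\Xi$. By ($\beta$) there is at most one, and by ($\alpha$) it has index $3$. So $g_v$ is trivial or a 3-cycle. Let $v\in\mathcal B$. By ($\gamma$) all ramified points over $v$ lie in $\Xi$, and $|\operatorname{supp}g_v|$ is the sum of their indices. By ($\delta$), $\sum_{v\in\mathcal B}|\operatorname{supp}g_v|\le\sum_{\xi\in\Xi}e_\xi\le Q$. We have no control over the cycle types at the points of $\Xi$, but $Q$ was fixed before $a$, and $N>\max(2Q,2)$. Lemma~\ref{lem:RH} and (G2) give $\Gamma(\mathcal L/E)\supseteq A_N$, and Proposition~\ref{prop:even0} gives equality. Since $R\subset\mathcal L$ and $N\ge n_0$, the theorem holds in characteristic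 $0$.
\end{proof}

This completes the proof of Theorem~\ref{thm:core} in all characteristics, and with Section~\ref{sec:reduction} the proofs of Theorems~\ref{thm:main} and~\ref{thm:strong}.

\begin{thebibliography}{9}

\bibitem{DM}
Dixon and Mortimer, \emph{Permutation Groups}.

\bibitem{Jou}
Jouanolou, \emph{Th\'eor\`emes de Bertini et applications}.

\end{thebibliography}
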